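\title{Fixed rings of affine Noetherian domains need not be affine}

\begin{abstract}
Let a finite group $G$ act on a Noetherian domain $R$ that is finitely generated as an algebra over a field $k$. We show that the fixed ring $R^G$ need be neither finitely generated nor Noetherian. For every field of characteristic $p>0$ we construct such a domain, satisfying a polynomial identity, with an automorphism of order $p$ whose fixed ring is the commutative ring $k+zE$, where $E=k[z,w][(1+zw)^{-1}]$. Tensor powers of the example show that, for given $k$ and $G$, either finiteness property passes to all fixed rings exactly when $|G|$ is invertible in $k$. The example has Gelfand--Kirillov dimension two, the smallest possible value.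
\end{abstract}

\section{The question and the results}\label{sec:intro}

Let $k$ be a field. All rings have an identity element and need not be commutative. A $k$-algebra is \emph{affine} if it is finitely generated as a $k$-algebra, a \emph{domain} is a nonzero ring without zero divisors, and \emph{Noetherian} means left and right Noetherian. If a finite group $G$ acts on a $k$-algebra $R$ by $k$-algebra automorphisms, the \emph{fixed ring} is
\[
R^G=\{r\in R : g(r)=r \text{ for all } g\in G\}.
\]

\medskip
\noindent\textbf{Question.} \emph{Let $R$ be a Noetherian domain that is affine over $k$, and let $G$ be a finite group acting on $R$ by $k$-algebra automorphisms, with no assumption on $|G|$. Is $R^G$ affine over $k$? Is $R^G$ Noetherian?}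
\medskip

There are two standard ways to manufacture fixed elements, and each settles a large case. If $R$ is commutative, every $r\in R$ is a root of the monic polynomial $\prod_{g\in G}(X-g(r))$, whose coefficients are fixed. Hence the monomials in the generators of $R$ with all exponents below $|G|$ span $R$ over $R^G$, and the Artin--Tate lemma (Corollary~\ref{cor:AT}) shows that $R^G$ is affine. This is Noether's theorem on affine invariants: \emph{if $R$ is commutative and affine, then $R$ is a finite $R^G$-module and $R^G$ is affine}, hence Noetherian, in every characteristic. If instead $|G|$ is invertible in $k$, one can average over $G$, and this works without commutativity. So the only open territory is the case in which $R$ is noncommutative and the characteristic divides $|G|$. Since either hypothesis alone suffices, and since the commutative argument extends to every affine algebra that is a finite module over its center (Proposition~\ref{prop:center}), one might guess a positive answer, at least for domains that are close to commutative. One measure of closeness is the following: $R$ is a \emph{PI algebra} if some nonzero noncommutative polynomial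 over $k$ vanishes under all substitutions from $R$. The guess is wrong even for PI domains.

\begin{theorem}\label{thm:A}
Let $k$ be any field of characteristic $p>0$. There exist a left and right Noetherian affine PI domain $R$ over $k$ and a group $G$ of order $p$ acting faithfully on $R$ by $k$-algebra automorphisms such that
\[
R^G\cong k+zE,\qquad E=k[z,w][(1+zw)^{-1}],
\]
with $z,w$ commuting indeterminates. The commutative ring $R^G$ is neither affine over $k$ nor Noetherian.
\end{theorem}

\begin{theorem}\label{thm:B}
For a field $k$ and a finite group $G$ the following are equivalent: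
\begin{enumerate}
\item[(1)] $|G|$ is invertible in $k$;
\item[(2)] $R^G$ is affine for every Noetherian affine domain $R$ over $k$ and every action of $G$ on $R$ by $k$-algebra automorphisms;
\item[(3)] $R^G$ is Noetherian for all such $R$ and all such actions.
\end{enumerate}
If \textup{(1)} fails, there is a counterexample to both \textup{(2)} and \textup{(3)} which is PI and on which $G$ acts faithfully.
\end{theorem}

The implication from (1) to (2) and (3) is due to Montgomery and Small \cite{MS}; we include a short proof.

Section~\ref{sec:model} shows the mechanism in a ring of triangular matrices, where everything can be computed at sight but the ring is not a domain. Section~\ref{sec:lemmas} contains the finiteness lemmas, Section~\ref{sec:example} builds the domain of Theorem~\ref{thm:A}, Section~\ref{sec:groups} proves Theorem~\ref{thm:B}, and Section~\ref{sec:GK} shows that the example is as small as possible in the sense of Gelfand--Kirillov dimension.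

\section{A triangular model}\label{sec:model}

Suppose that $I$ is a $G$-stable ideal of $R$ and that $G$ acts trivially on $R/I$. Which elements of $R/I$ lift to fixed elements of $R$? If $|G|$ is invertible, all of them: the average $|G|^{-1}\sum_g g(r)$ is a fixed lift of $\overline r$. If $R$ is commutative, all $|G|$-th powers: the norm $\prod_g g(r)$ is a fixed lift of $\overline r^{\,|G|}$. Our examples have $R/I=k[\theta]$, a polynomial ring, and \emph{no} nonconstant polynomial in $\theta$ has a fixed lift. The element $\theta$ is what makes $I$ finitely generated in $R$; once it is lost, the ideal $I\cap R^G$ of $R^G$ cannot be finitely generated.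

\begin{example}\label{ex:triangular}
Let $\operatorname{char}k=p>0$ and let $Q$ be the algebra of matrices
\[
\begin{pmatrix} f(t^2) & m\\ 0 & f(t)\end{pmatrix},\qquad f\in k[X],\ m\in k[t].
\]
Put $\theta=\operatorname{diag}(t^2,t)$, let $\nu$ be the matrix unit in position $(1,2)$, and let $N=k[t]\nu$, so that $Q=k[\theta]\oplus N$ and $N^2=0$. On $N$ the element $\theta$ acts from the left as $t^2$ and from the right as $t$. Therefore $Q$ is generated over $k[\theta]$ by $1,\nu,t\nu$ as a left module and by $1,\nu$ as a right module. So $Q$ is Noetherian, and it is generated as an algebra by $\theta$ and $\nu$.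

Let $v=1+\nu\in Q$. Then $v^p=1+p\nu=1$, and conjugation $g$ by $v$ is given by
\[
v\begin{pmatrix} f(t^2) & m\\ 0 & f(t)\end{pmatrix}v^{-1}=\begin{pmatrix} f(t^2) & m+f(t)-f(t^2)\\ 0 & f(t)\end{pmatrix}.
\]
Thus $g$ has order $p$, and a matrix is fixed if and only if $f(t^2)=f(t)$, which by degrees means that $f$ is constant. The fixed ring is the commutative ring $k+N$. Every $k$-subspace of $N$ is an ideal of it, and $N$ is infinite-dimensional, so $k+N$ is not Noetherian; by Hilbert's basis theorem it is not affine.
\end{example}

Three features make this work: an ideal that is finite over $k[\theta]$ on both sides; a unit $v$ congruent to $1$ modulo that ideal whose $p$-th power is central; and an element $\theta$ that behaves as $t^2$ in one corner and as $t$ in another, where $v$ connects the two corners. A domain has neither nilpotent ideals nor corners. The remedy is to take a domain $B$ with a central element $z$ such that the \emph{quotient} $B/zB$ has idempotents, to define $\theta$ in that quotient, and to let $R$ be the preimage of $k[\theta]$ in $B$. The ideal $zB$ replaces $N$, and an element $zw$, where $w$ permutes the idempotents, replaces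 $\nu$.

\section{Finiteness lemmas}\label{sec:lemmas}

We use freely that a ring which is a finitely generated left module over a left Noetherian subring is left Noetherian, and Hilbert's basis theorem in the form: if $A$ is left Noetherian, so is the polynomial ring over $A$ in finitely many central variables. The same statements hold on the right. Tensor products are over $k$.

All proofs of affineness in this paper rest on one observation: finitely many structure constants suffice.

\begin{lemma}\label{lem:constants}
Let $A$ and $T$ be $k$-algebras with $T$ affine, and let $M$ be an $(A,T)$-bimodule on which the two actions of $k$ agree. Suppose that $M=\sum_{j=1}^n Am_j$ and $M=m_1T$. Then $M=\sum_{j=1}^n A_0m_j$ for some affine subalgebra $A_0$ of $A$.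
\end{lemma}

\begin{proof}
Let $t_1,\dots,t_r$ generate $T$, write $m_jt_i=\sum_l c_{ijl}m_l$ with $c_{ijl}\in A$, and let $A_0$ be the subalgebra generated by the $c_{ijl}$. The subspace $M_0=\sum_l A_0m_l$ contains $m_1$ and satisfies $M_0t_i\subseteq M_0$ for all $i$. So it contains $m_1t_{i_1}\cdots t_{i_q}$ for every word in the generators, and hence it contains $m_1T=M$.
\end{proof}

\begin{corollary}[Artin--Tate lemma]\label{cor:AT}
If an affine algebra $R$ is a finite module over a central subalgebra $Z$, then $Z$ is affine.
\end{corollary}

\begin{proof}
Lemma~\ref{lem:constants} with $A=Z$, $M=T=R$ and $m_1=1$ gives an affine subalgebra $A_0\subseteq Z$ over which $R$ is a finite module. As $A_0$ is commutative and affine, it is Noetherian, so the submodule $Z$ of $R$ is finite over $A_0$, and $Z$ is affine.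
\end{proof}

The next lemma treats a subring $R$ of $B$ that contains an ideal $zB$, that is, the preimage in $B$ of a subring $S$ of $C=B/zB$. It says that finiteness of $R$ is decided by one condition, the finiteness of $C$ over $S$. Parts (a) and (b) will be applied to the ring of Theorem~\ref{thm:A}, and part (c) to its fixed ring.

\begin{lemma}\label{lem:pullback}
Let $B$ be a $k$-algebra, $z\in B$ a central element, and $R\subseteq B$ a subalgebra containing $zB$. Put $C=B/zB$ and $S=R/zB\subseteq C$.
\begin{enumerate}
\item[(a)] If $C$ is a finitely generated left $S$-module and $B$ and $S$ are left Noetherian, then $R$ is left Noetherian.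
\item[(b)] If $C$ is a finitely generated left $S$-module and $B$ and $S$ are affine, then $R$ is affine.
\item[(c)] If $z$ is not a zero divisor in $B$ and $R$ is left Noetherian, then $C$ is a finitely generated left $S$-module.
\end{enumerate}
The same statements hold with ``left'' replaced by ``right''.
\end{lemma}

\begin{proof}
In (a) and (b), choose $m_1=1,m_2,\dots,m_n\in B$ whose images generate $C$ over $S$. Then $B=\sum_jRm_j+zB$, and $zB\subseteq R=Rm_1$, so $B=\sum_jRm_j$ is a finitely generated left $R$-module.

(a) Let $J$ be a left ideal of $R$. Since $zB\subseteq R$, we have $zBJ\subseteq J\subseteq BJ$, and we treat $zBJ$ and $J/zBJ$ separately. The left ideal $BJ$ of $B$ is finitely generated, and it is generated by $J$, so $BJ=\sum_lBx_l$ for finitely many $x_l\in J$. Then $zBJ=\sum_lzBx_l$. Each $zBx_l$ is the image of $B$ under the map $b\mapsto zbx_l$, which is left $R$-linear because $z$ is central. So $zBJ$ is finitely generated over $R$. Next, $BJ/zBJ$ is a finitely generated left $B$-module annihilated by $zB$, hence a finitely generated $C$-module, hence a finitely generated $S$-module, hence a Noetherian $S$-module. Its submodule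 $J/zBJ$ is therefore finitely generated over $S$, that is, over $R$. So $J$ is finitely generated.

(b) Lemma~\ref{lem:constants} with $A=R$ and $M=T=B$ gives an affine subalgebra $A_0\subseteq R$ with $B=\sum_jA_0m_j$. Multiplying by $z$ gives $zB=\sum_jA_0(zm_j)$, and $zm_j\in R$. So $R$ is generated by the generators of $A_0$, the elements $zm_j$, and lifts of finitely many generators of $S$.

(c) The map $b\mapsto zb$ is an isomorphism of left $R$-modules from $B$ onto the left ideal $zB$ of $R$. So $B$ is finitely generated over $R$, and the images of the generators generate $C$ over $S$.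

For the right-hand versions pass to the opposite algebras.
\end{proof}

Finally we recall why the rings below are PI. Suppose that $B$ is generated by $n$ elements as a module over a central subring. The standard polynomial $\sum_{\sigma\in S_{n+1}}\operatorname{sgn}(\sigma)x_{\sigma(1)}\cdots x_{\sigma(n+1)}$ is linear in each variable and vanishes when two arguments coincide. It is enough to evaluate it on generators, and among $n+1$ of these two coincide. So $B$ is PI, and so is every subalgebra of $B$.

\section{The domain and its automorphism}\label{sec:example}

In this section $\operatorname{char}k=p>0$, so that $\mathbb F_p\subseteq k$.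

\subsection{The ambient domain $B$}

The simplest domain with a quotient that has idempotents is $k[u]$: modulo $u^p-u$ it becomes the ring of $k$-valued functions on $\mathbb F_p$, and the shift $u\mapsto u+1$ permutes the points. We adjoin an element that implements the shift. Recall that for an automorphism $\tau$ of a ring $A$, the skew polynomial ring $A[w;\tau]$ is the free left $A$-module on $1,w,w^2,\dots$ with multiplication determined by $wa=\tau(a)w$. It is a domain if $A$ is, since the leading term of $(aw^i+\cdots)(bw^j+\cdots)$ is $a\tau^i(b)w^{i+j}$.

Let $\tau$ be the automorphism $u\mapsto u+1$ of $k[u]$ and let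
\[
B_0=k[u][w;\tau],\qquad z=u^p-u=\prod_{a\in\mathbb F_p}(u-a),\qquad s=w^p.
\]
Thus $wu-uw=w$. The element $z$ is central because $\tau(z)=(u+1)^p-(u+1)=z$, and $s$ is central because $\tau^p(u)=u+p=u$. Since $z$ is monic of degree $p$ in $u$, the ring $k[u]$ is free over $k[z]$ with basis $1,u,\dots,u^{p-1}$. Hence
\begin{equation}\label{eq:basisB}
B_0=\bigoplus_{0\le i<p,\ j\ge0}k[z]\,u^iw^j .
\end{equation}
In particular $k[z,w]$ and $k[z,s]$ are commutative polynomial rings in two variables, and $B_0$ is a free $k[z,s]$-module with basis $u^iw^j$, $0\le i,j<p$.

The analogue of the unit $1+\nu$ of Example~\ref{ex:triangular} is $v=1+zw$. It is not a unit of $B_0$, since degrees in $w$ add under multiplication. But $z$ and $w$ commute, so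
\begin{equation}\label{eq:frob}
v^p=1+z^pw^p=1+z^ps=:d
\end{equation}
is a nonzero central element, and it suffices to invert $d$. Let $B=B_0[d^{-1}]$ be the ring of fractions $bd^{-n}$ with $b\in B_0$, $n\ge0$. It contains $B_0$ and is a domain, since $d$ is a nonzero central element of the domain $B_0$. It is generated as an algebra by $u,w,d^{-1}$, and as a module over the central affine subalgebra
\[
Z_0=k[z,s,d^{-1}]
\]
by the $p^2$ elements $u^iw^j$, $0\le i,j<p$. So $B$ is an affine PI domain.

\subsection{The quotient $C=B/zB$}

Inverting $d$ does not change the quotient by $z$, because $d\equiv1$ modulo $z$. Precisely, the map $B_0/zB_0\to B/zB$ is bijective. It is onto because $d^{-1}-1=-z^psd^{-1}\in zB$. It is injective because for $b\in B_0\cap zB$ we have $d^nb\in zB_0$ for some $n$, while $d^nb\equiv b$ modulo $zB_0$. Since $zB_0=\bigoplus_jzk[u]w^j$, we obtain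
\[
C:=B/zB=\bigoplus_{j\ge0}\bigl(k[u]/(z)\bigr)w^j ,
\]
where $w$ and $s$ denote also their images in $C$. We write $\overline b$ for the image of $b\in B$.

By the Chinese remainder theorem, $f\mapsto(f(a))_{a\in\mathbb F_p}$ is an isomorphism from $k[u]/(z)$ onto the product of $p$ copies of $k$. For $a\in\mathbb F_p$ the polynomial $q_a=1-(u-a)^{p-1}$ takes the value $1$ at $a$ and $0$ at the other points of $\mathbb F_p$. So the images $e_a=\overline{q_a}$ are orthogonal idempotents with sum $1$ which form a basis of $k[u]/(z)$, and
\begin{equation}\label{eq:basisC}
\{e_aw^j : a\in\mathbb F_p,\ j\ge0\}\ \text{ is a $k$-basis of } C.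
\end{equation}
From $\tau(q_a)=q_{a-1}$ we get $we_a=e_{a-1}w$ and $w^je_a=e_{a-j}w^j$, so the elements $w^je_a$ form the same basis. The element $s$ is central in $C$. Define
\[
\theta=e_0s^2+(1-e_0)s\in C,\qquad S=k[\theta].
\]
Since $e_0$ and $1-e_0$ are orthogonal idempotents that commute with $s$, we have $\theta^n=e_0s^{2n}+(1-e_0)s^n$, and therefore
\begin{equation}\label{eq:ftheta}
f(\theta)=e_0f(w^{2p})+\sum_{a\ne0}e_af(w^p)\qquad(f\in k[X]).
\end{equation}

\begin{lemma}\label{lem:theta}
\begin{enumerate}
\item[(a)] $S$ is a polynomial ring in $\theta$.
\item[(b)] $C$ is finitely generated as a left and as a right $S$-module.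
\item[(c)] The subalgebra $k[w]$ of $C$ is a polynomial ring in $w$, and $S\cap k[w]=k$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) If $f(\theta)=0$, then $e_0f(w^{2p})=0$ by \eqref{eq:ftheta}, and $f=0$ by \eqref{eq:basisC}.

(b) We have $\theta e_a=e_a\theta=e_as$ for $a\ne0$, and $\theta e_0=e_0\theta=e_0s^2$. Hence $\theta\cdot e_aw^j=e_aw^{j+p}$ for $a\neq0$ and $\theta\cdot e_0w^j=e_0w^{j+2p}$, so the elements $e_aw^j$ with $0\le j<2p$ generate $C$ as a left $S$-module. On the other side, $w^je_a\cdot\theta=w^{j+p}e_a$ for $a\ne0$ and $w^je_0\cdot\theta=w^{j+2p}e_0$, so the elements $w^je_a$ with $0\le j<2p$ generate $C$ as a right $S$-module.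

(c) By \eqref{eq:basisC}, an element of $C$ has a unique expression $\sum_ae_ah_a(w)$ with polynomials $h_a$, and $h(w)=\sum_ae_ah(w)$ is the element with all $h_a=h$. So $h(w)=0$ forces $h=0$. If $f(\theta)=h(w)$, comparing the components at $e_0$ and $e_1$ in \eqref{eq:ftheta} gives $f(X^{2p})=h(X)=f(X^p)$. If $f\neq0$ has degree $n$, then $2pn=pn$, so $f$ is constant.
\end{proof}

\begin{example}\label{ex:two}
For $p=2$ we have $e_0=\overline{1+u}$ and $e_1=\overline u$. Send $e_0,e_1$ to the diagonal matrix units and $w$ to $\left(\begin{smallmatrix}0&1\\ s&0\end{smallmatrix}\right)$. This matrix has square $s\cdot1$ and interchanges the two idempotents. The elements $e_0w^{2i}$, $e_0w^{2i+1}$, $e_1w^{2i+1}$, $e_1w^{2i}$ go to the matrices with the single nonzero entry $s^i$, $s^i$, $s^{i+1}$, $s^i$ in position $(1,1)$, $(1,2)$, $(2,1)$, $(2,2)$ respectively. So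
\[
C\cong\begin{pmatrix}k[s]&k[s]\\ sk[s]&k[s]\end{pmatrix},\quad
S=\left\{\begin{pmatrix}f(s^2)&0\\0&f(s)\end{pmatrix}\right\},\quad
k[w]=\left\{\begin{pmatrix}a&b\\ sb&a\end{pmatrix}\right\},
\]
with $f\in k[X]$ and $a,b\in k[s]$. The ring $S$ is the diagonal of Example~\ref{ex:triangular}, and Lemma~\ref{lem:theta} can be read off the matrices.
\end{example}

\subsection{The ring $R$}

Define
\[
R=\{b\in B:\overline b\in S\}.
\]
It contains $zB$, and $R/zB=S$. As a subalgebra of $B$ it is a PI domain. We prove the Noetherian property in a form stable under tensor products, which Section~\ref{sec:groups} needs.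

\begin{proposition}\label{prop:R}
The algebra $R$ is affine. For every left \textup{(}resp.\ right\textup{)} Noetherian $k$-algebra $A$, the algebra $R\otimes A$ is left \textup{(}resp.\ right\textup{)} Noetherian. In particular $R$ is Noetherian.
\end{proposition}

\begin{proof}
The algebras $B$ and $S$ are affine, so $R$ is affine by Lemmas~\ref{lem:pullback}(b) and~\ref{lem:theta}(b).

Let $A$ be left Noetherian. Tensoring over a field is exact, so $R\otimes A\subseteq B\otimes A$, the ideal generated by the central element $z\otimes1$ is $zB\otimes A\subseteq R\otimes A$, and the quotients of $B\otimes A$ and $R\otimes A$ by it are $C\otimes A$ and $S\otimes A$. We check the hypotheses of Lemma~\ref{lem:pullback}(a). The ring $Z_0\otimes A$ is a homomorphic image of a polynomial ring over $A$ in three central variables, so it is left Noetherian; and $B\otimes A$ is generated over it by the elements $u^iw^j\otimes1$, $0\le i,j<p$, so $B\otimes A$ is left Noetherian. The ring $S\otimes A\cong A[X]$ is left Noetherian by Lemma~\ref{lem:theta}(a). If $c_1,\dots,c_q$ generate $C$ as a left $S$-module, then the $c_l\otimes1$ generate $C\otimes A$ as a left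 $S\otimes A$-module. So $R\otimes A$ is left Noetherian. Each step holds on the right, since $Z_0$ is central in $B$ and Lemma~\ref{lem:theta}(b) is two-sided. For the last statement take $A=k$.
\end{proof}

\subsection{The automorphism}

By \eqref{eq:frob}, $v=1+zw$ is a unit of $B$ with inverse $v^{p-1}d^{-1}$. Since $\overline v=1$, also $\overline{v^{-1}}=1$, so $v$ and $v^{-1}$ lie in $R$. Hence $g(b)=vbv^{-1}$ defines a $k$-algebra automorphism of $B$ that maps $R$ onto $R$ and induces the identity on $C$, in particular on $R/zB=S$. We have $g^p=1$ because $v^p=d$ is central. From $vu-uv=z(wu-uw)=zw$ we get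
\[
g(u)=u+zwv^{-1},\qquad g(w)=w,\qquad g(z)=z .
\]
The element $zu$ lies in $R$, and $g(zu)-zu=z^2wv^{-1}\ne0$. So $G=\langle g\rangle$ has order $p$ and acts faithfully on $R$.

One may ask why we do not invert $w$ and conjugate by it, since $w^p$ is central as well. Conjugation by $w$ would send $e_0$ to $e_{-1}$ and so move $\theta$ to $e_{-1}s^2+(1-e_{-1})s$, which by \eqref{eq:ftheta} is not in $S$. The unit $v$ has the same centralizer in $B$ as $w$, but it is invisible modulo $z$, so it normalizes the preimage of \emph{every} subalgebra of $C$.

\subsection{The fixed ring}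

Let $E=B^G$. An element $b\in B$ is fixed if and only if $0=vb-bv=z(wb-bw)$, and $B$ is a domain, so $E$ is the centralizer of $w$ in $B$.

\begin{lemma}\label{lem:E}
We have $E=k[z,w][(1+zw)^{-1}]$, the image of $E$ in $C$ is $k[w]$, and $E\cap zB=zE$.
\end{lemma}

\begin{proof}
First, $k[u]^\tau=k[z]$. Let $f=\sum_{i\le m}a_iu^i$ with $a_i\in k[z]$, $a_m\ne0$ and $1\le m<p$. Then $\tau(f)-f=\sum_{i\le m}a_i\bigl((u+1)^i-u^i\bigr)$. The polynomial $(u+1)^i-u^i$ has degree at most $i-1$, so only $i=m$ contributes to the coefficient of the basis element $u^{m-1}$. That coefficient is $ma_m$, which is nonzero as $1\le m<p$. So $\tau(f)=f$ forces $f\in k[z]$.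

For $b=\sum_jf_jw^j\in B_0$ we have $wb-bw=\sum_j(\tau(f_j)-f_j)w^{j+1}$. So $b$ commutes with $w$ if and only if all $f_j$ lie in $k[z]$, that is, $b\in k[z,w]$. For $b\in B$ choose $n$ with $d^nb\in B_0$; as $d$ is a central unit, $b$ commutes with $w$ if and only if $d^nb$ does. Hence $E=k[z,w][d^{-1}]$, and inverting $d=(1+zw)^p$ is the same as inverting $1+zw$.

The image of $E$ in $C$ is generated by $\overline z=0$, $w$ and $\overline{d^{-1}}=1$. Finally, if $b\in B$ and $zb\in E$, then $z(wb-bw)=0$, so $b\in E$.
\end{proof}

The situation is summarized by the following diagram with exact rows, in which $R^G$ is the intersection of the top and bottom entries of the middle column: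
\[
\begin{array}{ccccccccc}
0&\to&zB&\to&R&\to&k[\theta]&\to&0\\
&&\|&&\cap&&\cap&&\\
0&\to&zB&\to&B&\to&C&\to&0\\
&&\cup&&\cup&&\cup&&\\
0&\to&zE&\to&E&\to&k[w]&\to&0
\end{array}
\]

\begin{proof}[Proof of Theorem~\ref{thm:A}]
We have shown that $R$ is a Noetherian affine PI domain with a faithful action of the group $G$ of order $p$. Its fixed ring is $R^G=R\cap E=\{b\in E:\overline b\in S\}$. For $b\in E$ we have $\overline b\in k[w]$, so by Lemma~\ref{lem:theta}(c) the condition $\overline b\in S$ means $\overline b\in k$. By Lemma~\ref{lem:E},
\[
R^G=k+(E\cap zB)=k+zE ,
\]
where $z,w$ are algebraically independent by \eqref{eq:basisB}.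

Apply Lemma~\ref{lem:pullback}(c) to the subalgebra $k+zE$ of the domain $E$. If $k+zE$ were Noetherian, then $E/zE\cong k[w]$ would be a finitely generated module over $(k+zE)/zE=k$. But $k[w]$ is infinite-dimensional. So $R^G$ is not Noetherian, and being commutative it is not affine, by Hilbert's basis theorem.
\end{proof}

\begin{remark}\label{rem:hyp}
The choice of $S$ is squeezed between two conditions. If $S$ is replaced by $k$, the fixed ring is still $k+zE$, but the ring $k+zB$ is not Noetherian, by Lemma~\ref{lem:pullback}(c) and \eqref{eq:basisC}. If $S$ is replaced by the central subalgebra $k[s]$, the preimage is Noetherian and affine, but so is its fixed ring, the preimage in $E$ of $k[s]\subseteq k[w]$, by Lemma~\ref{lem:pullback}(a),(b).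

The characteristic enters twice: it makes $z$ and $s$ central, and it gives \eqref{eq:frob}, which makes the order of $g$ finite. The second use is the essential one. A group of invertible order acting trivially on $C$ would have $B^G$ mapping onto $C$, by averaging, whereas here the image is only $k[w]$.
\end{remark}

\section{Arbitrary finite groups}\label{sec:groups}

\subsection{Invertible order}

Let $|G|$ be invertible in $k$ and let $R$ be an affine Noetherian algebra with an action of $G$; that $R$ is a domain is not needed here. The averaging map $\rho(r)=|G|^{-1}\sum_{x\in G}x(r)$ takes values in $R^G$, is the identity on $R^G$, and satisfies $\rho(arb)=a\rho(r)b$ for $a,b\in R^G$.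

\emph{$R^G$ is Noetherian.} Let $L$ be a left ideal of $R^G$. If $y=\sum_ir_il_i\in RL$ is fixed, with $r_i\in R$ and $l_i\in L$, then $y=\rho(y)=\sum_i\rho(r_i)l_i\in L$. So $RL\cap R^G=L$. For an ascending chain $L_1\subseteq L_2\subseteq\cdots$ of left ideals of $R^G$ the chain of the $RL_i$ stabilizes, hence so does the chain of the $L_i=RL_i\cap R^G$. The same argument applies to right ideals and $LR$.

\emph{$R^G$ is affine.} To use Lemma~\ref{lem:constants} we need a bimodule that is finite over $R^G$ on one side and cyclic over an affine algebra on the other. The skew group ring provides it. Let $T=R*G$ be the free left $R$-module with basis $G$ and multiplication determined by $xr=x(r)x$ for $x\in G$, $r\in R$. It is left Noetherian, being a finite left $R$-module, and it is generated as an algebra by $G$ and the generators of $R$. Let $e=|G|^{-1}\sum_{x\in G}x$. Then $xe=ex=e$ for $x\in G$, and $e^2=e$. From $rx=x\,x^{-1}(r)$ we get $erx=e\,x^{-1}(r)$. Hence $eT=eR$ and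
\[
ere=|G|^{-1}\sum_{x\in G}erx=|G|^{-1}\sum_{x\in G}e\,x^{-1}(r)=e\rho(r),
\]
so $eTe=eRe=eR^G$. Elements of $R^G$ commute with $e$, so $a\mapsto ea$ is an algebra homomorphism from $R^G$ onto $eTe$, an algebra with identity $e$. It is injective because $ea=ae=|G|^{-1}\sum_xax$ has coefficient $|G|^{-1}a$ at each basis element. Thus $eTe\cong R^G$.

The ideal $TeT$ is generated as a left ideal by the elements of $eT$. As $T$ is left Noetherian, $TeT=\sum_{j=1}^nTy_j$ with $y_j\in eT$, and we may take $y_1=e$. Using $y_j=ey_j$ we find
\[
eT\subseteq e(TeT)=\sum_jeTy_j=\sum_j(eTe)y_j\subseteq eT .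
\]
Lemma~\ref{lem:constants}, with $A=eTe$, $M=eT$ and $m_j=y_j$, gives an affine subalgebra $A_0\subseteq eTe$ with $eT=\sum_jA_0y_j$. Multiplying by $e$ on the right gives $eTe=\sum_jA_0(y_je)$ with $y_je\in eTe$. So $eTe\cong R^G$ is affine. This proves that (1) implies (2) and (3) in Theorem~\ref{thm:B}.

\subsection{Order divisible by the characteristic}

Suppose that (1) fails, so that $\operatorname{char}k=p>0$ divides $|G|$. By Cauchy's theorem $G$ has a subgroup $H$ of order $p$. Let $R,B,z,E$ be as in Section~\ref{sec:example}, and let $H$ act on $R$ through an isomorphism $H\cong\langle g\rangle$, so that $R^H=k+zE$. We must pass from $H$ to $G$, and $G$ need not have a quotient of order $p$.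

Let $n=[G:H]$ and let $t_1=1,t_2,\dots,t_n$ represent the cosets in $G/H$. For $x\in G$ write
\[
xt_i=t_{x(i)}h_{x,i}\qquad(h_{x,i}\in H).
\]
Then $i\mapsto x(i)$ is an action of $G$ on $\{1,\dots,n\}$, and $xyt_i=xt_{y(i)}h_{y,i}=t_{x(y(i))}h_{x,y(i)}h_{y,i}$ gives
\begin{equation}\label{eq:cocycle}
h_{xy,i}=h_{x,y(i)}\,h_{y,i}.
\end{equation}
For $x\in H$ we have $x(1)=1$ and $h_{x,1}=x$. These data let $G$ act on $n$ copies of $R$: apply $h_{x,i}$ to the $i$-th copy and move it to place $x(i)$. The direct product of the copies is not a domain when $n>1$, so we use the tensor product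
\[
\mathcal R=R^{\otimes n},
\]
and we write $r^{(i)}$ for $r\in R$ placed in the $i$-th factor, with $1$ elsewhere. The elements $r^{(i)}$ generate $\mathcal R$.

\emph{$\mathcal R$ is a Noetherian affine PI domain.} It is generated by the $r^{(i)}$ with $r$ in a finite generating set of $R$. It is Noetherian by Proposition~\ref{prop:R} and induction on $n$, since $R^{\otimes n}=R\otimes R^{\otimes(n-1)}$. A tensor product of domains need not be a domain, as $\mathbb C\otimes_{\mathbb R}\mathbb C$ shows, so we use the explicit form of $B$. With $u_i=u^{(i)}$ and $w_i=w^{(i)}$, the algebra $B_0^{\otimes n}$ is the iterated skew polynomial ring $k[u_1,\dots,u_n][w_1;\tau_1]\cdots[w_n;\tau_n]$, where $\tau_i$ sends $u_i$ to $u_i+1$ and fixes the other $u_j$ and $w_1,\dots,w_{i-1}$. It is a domain, and $B^{\otimes n}$ is obtained from it by inverting the nonzero central element $d^{(1)}\cdots d^{(n)}$. So $B^{\otimes n}$ is a domain. It is a finite module over the central subalgebra $Z_0^{\otimes n}$, hence PI. Both properties pass to $\mathcal R\subseteq B^{\otimes n}$.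

\emph{The action.} For $x\in G$ define
\[
x\cdot(r_1\otimes\cdots\otimes r_n)=r_1'\otimes\cdots\otimes r_n',\qquad r'_{x(i)}=h_{x,i}(r_i).
\]
This is the automorphism $h_{x,1}\otimes\cdots\otimes h_{x,n}$ followed by a permutation of the factors, so it is a $k$-algebra automorphism, and $x\cdot r^{(i)}=(h_{x,i}(r))^{(x(i))}$. By \eqref{eq:cocycle}, $x\cdot(y\cdot r^{(i)})=(h_{x,y(i)}h_{y,i}(r))^{(x(y(i)))}=(xy)\cdot r^{(i)}$, so we have an action of $G$.

\emph{A map back to $R$.} We do not compute $\mathcal R^G$; it is enough to map it onto $R^H$. Let $\varepsilon\colon R\to R/zB=k[\theta]\to k$ be the homomorphism with $\theta\mapsto0$, which exists by Lemma~\ref{lem:theta}(a). Since $H$ acts trivially on $R/zB$, we have $\varepsilon\circ h=\varepsilon$ for $h\in H$. Let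
\[
\pi=\mathrm{id}\otimes\varepsilon\otimes\cdots\otimes\varepsilon\colon\mathcal R\to R,
\]
an algebra homomorphism with $\pi(r^{(1)})=r$ and $\pi(r^{(i)})=\varepsilon(r)$ for $i\ge2$.

\emph{The action is faithful.} Suppose that $x$ acts trivially, so that $r^{(1)}=(h_{x,1}(r))^{(x(1))}$ for all $r\in R$. If $x(1)\ne1$, applying $\pi$ gives $r=\varepsilon(r)\in k$ for all $r$, which is false for $r=z$. So $x(1)=1$, which means $x=xt_1=h_{x,1}\in H$, and applying $\pi$ gives $r=x(r)$ for all $r$. As $H$ acts faithfully on $R$, we get $x=1$.

\emph{The fixed ring maps onto $k+zE$.} An element $x\in H$ fixes the index $1$ and permutes the indices $2,\dots,n$. Hence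
\[
\pi\bigl(x\cdot(r_1\otimes\cdots\otimes r_n)\bigr)=x(r_1)\prod_{i\ge2}\varepsilon\bigl(h_{x,i}(r_i)\bigr)=x(r_1)\prod_{i\ge2}\varepsilon(r_i)=x\bigl(\pi(r_1\otimes\cdots\otimes r_n)\bigr).
\]
So $\pi$ commutes with the action of $H$, and $\pi(\mathcal R^G)\subseteq R^H=k+zE$. Conversely, let $r\in zE$. Since $r$ is fixed by $H$, each $x\in G$ sends $r^{(i)}$ to $r^{(x(i))}$, so $\sum_ir^{(i)}\in\mathcal R^G$. Since $\varepsilon(r)=0$, its image under $\pi$ is $r$. Together with $\pi(1)=1$ this gives $\pi(\mathcal R^G)=k+zE$.

A homomorphic image of an affine, left Noetherian or right Noetherian algebra has the same property, and the commutative ring $k+zE$ has none of them by Theorem~\ref{thm:A}. So $\mathcal R^G$ is not affine and is neither left nor right Noetherian. Thus (2) and (3) both fail, through a PI domain with a faithful action, and the proof of Theorem~\ref{thm:B} is complete.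

\section{Gelfand--Kirillov dimension}\label{sec:GK}

How small can a counterexample be? First, it cannot be finite over its center.

\begin{proposition}\label{prop:center}
Let $R$ be an affine algebra that is a finite module over its center $Z$, and let a finite group $G$ act on $R$ by $k$-algebra automorphisms. Then $R^G$ is affine and Noetherian.
\end{proposition}

\begin{proof}
The center $Z$ is affine by Corollary~\ref{cor:AT}, and it is $G$-stable. By Noether's theorem $Z^G$ is affine, hence Noetherian, and $Z$ is a finite $Z^G$-module. So $R$ is a finite $Z^G$-module, and so is its $Z^G$-submodule $R^G$. A finite module algebra over the central affine subalgebra $Z^G$ is affine and Noetherian.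
\end{proof}

In particular the ring $R$ of Theorem~\ref{thm:A} is not finite over its center, although the overring $B$ is.

Let $A$ be an affine algebra and $V\subseteq A$ a finite-dimensional subspace that contains $1$ and generates $A$; let $V^n$ be the span of the products of $n$ elements of $V$. The \emph{Gelfand--Kirillov dimension}
\[
\operatorname{GKdim}A=\limsup_{n\to\infty}\frac{\log\dim_kV^n}{\log n}
\]
does not depend on $V$ and measures the growth of $A$. We use the following standard facts for affine algebras $A'\subseteq A$: one has $\operatorname{GKdim}A'\le\operatorname{GKdim}A$, with equality if $A$ is a finite $A'$-module; for a commutative affine domain, $\operatorname{GKdim}$ is the transcendence degree of the fraction field over $k$; and, by Bergman's gap theorem, $\operatorname{GKdim}A$ never lies strictly between $1$ and $2$.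

\begin{proposition}\label{prop:GK}
The ring $R$ constructed in Section~\ref{sec:example} has $\operatorname{GKdim}R=2$. If $R$ is any affine domain with $\operatorname{GKdim}R<2$ and $G$ is a finite group acting on $R$ by $k$-algebra automorphisms, then $R^G$ is affine and Noetherian.
\end{proposition}

\begin{proof}
For the first claim, $k[z,zw]\subseteq R\subseteq B$. The monomials $z^i(zw)^j=z^{i+j}w^j$ are distinct monomials of $k[z,w]$, so $k[z,zw]$ is a polynomial ring in two variables and $\operatorname{GKdim}R\ge2$. The ring $B$ is finite over $Z_0=k[z,s,d^{-1}]$, a commutative affine domain of transcendence degree $2$, so $\operatorname{GKdim}R\le\operatorname{GKdim}B=2$.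

For the second claim, Bergman's gap theorem gives $\operatorname{GKdim}R\le1$. If $R$ is finite-dimensional over $k$, so is $R^G$, and there is nothing more to prove. Otherwise $V^n\ne V^{n+1}$ for all $n$, so $\dim_kV^n\ge n+1$ and $\operatorname{GKdim}R=1$. By the theorem of Small, Stafford and Warfield \cite{SSW}, the affine domain $R$ is then a finite module over its center, and Proposition~\ref{prop:center} applies.
\end{proof}

\begin{thebibliography}{9}

\bibitem{MS}
Montgomery and Small, \emph{Fixed rings of Noetherian rings}, Bull. LMS \textbf{13} (1981).

\bibitem{SSW}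
Small, Stafford and Warfield, \emph{Affine algebras of Gelfand--Kirillov dimension one are PI}, Math. Proc. Camb. Phil. Soc. \textbf{97} (1985).

\end{thebibliography}
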